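# Almost invariant finite-dimensional subspaces in Hilbert–Schmidt norm, and the principal function

Throughout, $H$ is a separable infinite-dimensional complex Hilbert space, inner products are linear in the first variable, and $a\otimes b$ denotes the operator $\langle\cdot,b\rangle a$. $\mathcal L(H)$ is the algebra of bounded operators, $\|\cdot\|$ the operator norm, and $|\cdot|_p$ the norm of the Schatten class $\mathfrak S_p$. So $|\cdot|_1$ is the trace norm and $|\cdot|_2$ the Hilbert–Schmidt norm. For a projection $P$ we write $P^\perp=I-P$, and for $R\in\mathcal L(H)$ we write $D_R=[R^*,R]=R^*R-RR^*$.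

## 1. The unilateral shift, and operators with $g_T\ge 0$

Let $S$ be the unilateral shift, $Se_j=e_{j+1}$ for $j\ge 0$. How close can a large finite-dimensional subspace come to being invariant under $S$, if the error is measured in Hilbert–Schmidt norm?

**Definition.** Let $\mathcal P$ be the set of finite-rank orthogonal projections on $H$, directed by $P\le Q$ iff $PH\subseteq QH$. For $R\in\mathcal L(H)$,
$$q_p(R)=\liminf_{P\in\mathcal P}|P^\perp RP|_p ,\qquad\text{where}\quad \liminf_{P}a_P=\sup_{P_0\in\mathcal P}\ \inf_{P\ge P_0}a_P .$$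

We use only $p=2$. "Large" means that the subspace must contain any finite-dimensional subspace prescribed in advance. If $b_P\to b$ along $\mathcal P$, then $\liminf_P(a_P+b_P)=\liminf_P a_P+b$. We also need the following limits along $\mathcal P$. If $L$ is trace class and $Z$ is Hilbert–Schmidt, then
$$\mathrm{Tr}(PL)\to\mathrm{Tr}\,L,\qquad |P^\perp LP^\perp|_1\to 0,\qquad |P^\perp Z|_2\to 0. \tag{1.1}$$
Indeed, pick a finite-rank $F$ with $|L-F|_1<\eta$ and let $P_0$ be the projection onto the range of $F$. For $P\ge P_0$ we have $P^\perp F=0$, so $|P^\perp L|_1=|P^\perp(L-F)|_1<\eta$. This gives the first two limits, and the third is proved in the same way.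

**The basic identity.** Let $R\in\mathcal L(H)$, $P\in\mathcal P$, $X=P^\perp RP$, $Y=P^\perp R^*P$. Then
$$|X|_2^2=\mathrm{Tr}(PR^*P^\perp RP)=\mathrm{Tr}(PR^*RP)-\mathrm{Tr}(PR^*PRP),$$
$$|Y|_2^2=\mathrm{Tr}(PRP^\perp R^*P)=\mathrm{Tr}(PRR^*P)-\mathrm{Tr}(PRPR^*P).$$
The two subtracted traces agree, because $PRP$ and $PR^*P$ have finite rank and the trace is cyclic. Hence
$$|X|_2^2-|Y|_2^2=\mathrm{Tr}(PD_R). \tag{1.2}$$
Put $\zeta_P(R)=|[P,R]|_2$. Since $[P,R]=PRP^\perp-P^\perp RP$ and $PRP^\perp=Y^*$, we have $\zeta_P(R)^2=|X|_2^2+|Y|_2^2$, so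
$$|P^\perp RP|_2^2=\tfrac12\zeta_P(R)^2+\tfrac12\mathrm{Tr}(PD_R). \tag{1.3}$$

**The shift, from below.** Here $D_S=e_0\otimes e_0$. By (1.2), $|P^\perp SP|_2^2\ge\mathrm{Tr}(PD_S)=\|Pe_0\|^2$, which equals $1$ as soon as $e_0\in PH$. So $q_2(S)\ge1$.

**The shift, from above.** If $P_n$ projects onto $\mathrm{span}\{e_0,\dots,e_{n-1}\}$, then $P_n^\perp SP_n=e_n\otimes e_{n-1}$ has norm $1$. The $P_n$ do not run through all of $\mathcal P$, and a prescribed $P_0$ need not lie below any $P_n$. The next lemma repairs this once and for all.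

**Lemma 1.1.** Let $P_n\in\mathcal P$ with $P_n\to I$ strongly. Then $q_2(R)\le\liminf_n|P_n^\perp RP_n|_2$ for every $R\in\mathcal L(H)$.

*Proof.* Fix $P_0\in\mathcal P$ of rank $d$. We rotate $P_n$ slightly so that it lies above $P_0$.

Let $\iota_n=P_n|_{P_0H}$ and let $\iota$ be the inclusion $P_0H\to H$. Since $d<\infty$, $\iota_n\to\iota$ in norm. For large $n$, $\iota_n^*\iota_n$ is invertible, and the projection onto $\iota_n(P_0H)\subseteq P_nH$ is $F_n=\iota_n(\iota_n^*\iota_n)^{-1}\iota_n^*$. It converges in norm to $\iota\iota^*=P_0$. Put $Z_n=P_0F_n+P_0^\perp F_n^\perp$. Then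
$$Z_n-I=2P_0F_n-P_0-F_n=P_0(F_n-P_0)+(P_0-F_n)F_n\to0$$
in norm, so for large $n$ the operator $Z_n$ is invertible and $W_n=Z_n(Z_n^*Z_n)^{-1/2}$ is unitary, with $\|W_n-I\|\to0$.

We have $Z_nF_n=P_0F_n=P_0Z_n$, and $Z_n^*Z_n=F_nP_0F_n+F_n^\perp P_0^\perp F_n^\perp$ commutes with $F_n$. Hence $W_nF_n=P_0W_n$, that is, $W_nF_nW_n^*=P_0$. Both $Z_n$ and $Z_n^*$ fix every vector orthogonal to $P_0H+F_nH$, so $W_n$ does too, and $W_n-I$ has rank at most $2d$. Therefore $|W_n-I|_2\le\sqrt{2d}\,\|W_n-I\|\to0$.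

Let $P_n'=W_nP_nW_n^*$. As $P_n\ge F_n$, we get $P_n'\ge P_0$. Moreover
$$|P_n'^\perp RP_n'|_2=|P_n^\perp W_n^*RW_nP_n|_2\le|P_n^\perp RP_n|_2+|W_n^*RW_n-R|_2,$$
and $W_n^*RW_n-R=W_n^*[R,W_n-I]$ has Hilbert–Schmidt norm at most $2\|R\|\,|W_n-I|_2\to0$. So $\inf_{P\ge P_0}|P^\perp RP|_2\le\liminf_n|P_n^\perp RP_n|_2$. Take the supremum over $P_0$. $\square$

So $q_2(S)=1$. Two more values come for free. For the adjoint shift, $P_n^\perp S^*P_n=0$, so $q_2(S^*)=0$. For an operator $\Delta$ that is diagonal in an orthonormal basis, the projections onto the first $n$ basis vectors commute with $\Delta$, so $q_2(\Delta)=0$.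

**The class and the function.** The lower bound for $S$ used only that $D_S$ is trace class.

**Definition.** $\mathrm{AN}(H)$ is the set of *almost normal* operators: those $T\in\mathcal L(H)$ with $D_T=[T^*,T]$ trace class.

By (1.3) and (1.1), for $R\in\mathrm{AN}(H)$,
$$q_2(R)^2=\tfrac12\mathrm{Tr}\,D_R+\tfrac12\liminf_P\zeta_P(R)^2 . \tag{1.4}$$

For $T\in\mathrm{AN}(H)$ and a polynomial $p$ on $\mathbb R^2\cong\mathbb C$, write $p$ in terms of $z,\bar z$ and substitute $T,T^*$ in some order. Exchanging two adjacent factors changes the result by a term containing the factor $\pm[T^*,T]$, hence by a trace class operator. Likewise $[p(T,T^*),q(T,T^*)]$ is trace class. A commutator $[K,M]$ of a trace class $K$ and a bounded $M$ has trace $0$, so $\mathrm{Tr}[p(T,T^*),q(T,T^*)]$ does not depend on the chosen orders.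

**Definition.** The *Pincus principal function* $g_T$ is the compactly supported real integrable function on $\mathbb R^2$ determined by the Helton–Howe trace formula
$$\mathrm{Tr}[p(T,T^*),q(T,T^*)]=\frac1{2\pi i}\iint J(p,q)\,g_T\,dx\,dy,\qquad J(p,q)=p_xq_y-p_yq_x . \tag{1.5}$$

It is indeed determined. Take $q=y$ and $p$ with $p_x=\rho$; this gives $\iint\rho\,g_T$ for every polynomial $\rho$, and polynomials are dense in the continuous functions on a compact set. With $p=\bar z$, $q=z$ we have $J=2i$, so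
$$\mathrm{Tr}\,D_T=\frac1\pi\iint g_T\,dx\,dy . \tag{1.6}$$
We recall also that $g_T(z)=-\mathrm{ind}(T-zI)$ whenever $T-zI$ is Fredholm. For example, $g_S=1$ on the open unit disc and $0$ outside its closure, in agreement with $\mathrm{Tr}\,D_S=1$. Likewise $g_{S^*}=-1$ on the disc. Put $dP_T=\frac1{2\pi}g_T\,dx\,dy$ and $dP_T^+=\frac1{2\pi}\max(g_T,0)\,dx\,dy$. Thus $2\iint dP_T=\mathrm{Tr}\,D_T$.

**Proposition 1.2 (the easy case).** For $T\in\mathrm{AN}(H)$, $q_2(T)^2\ge\mathrm{Tr}\,D_T=2\iint dP_T$. In particular, if $g_T\ge0$ a.e., then $q_2(T)^2\ge2\iint dP_T^+$.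

*Proof.* By (1.2), $|P^\perp TP|_2^2\ge\mathrm{Tr}(PD_T)\to\mathrm{Tr}\,D_T$. If $g_T\ge0$ then $P_T=P_T^+$. $\square$

For $S$ this is an equality, $1=1$. If $g_T\le0$, the inequality $q_2(T)^2\ge2\iint dP_T^+=0$ is trivial, and for $S^*$ it is again an equality, $0=0$. What changes when $g_T$ takes both signs? And is equality the rule?

## 2. Cancellation in $S\oplus S^*$, the conjecture, and the answer

**A hand computation.** For direct sums both sides of (1.5) add, so $g_{S\oplus S^*}=g_S+g_{S^*}=0$. Is $q_2(S\oplus S^*)=0$, although the shift alone costs $1$?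

Let $(e_j)_{j\ge0}$ be the basis for $S$ and $(f_j)_{j\ge0}$ the one for $S^*$, and write $f_j=e_{-1-j}$. Then $S\oplus S^*$ moves $e_j\mapsto e_{j+1}$ for all $j\in\mathbb Z$ except that $e_{-1}\mapsto0$. So $S\oplus S^*=U-e_0\otimes e_{-1}$ with $U$ the bilateral shift. Adding a Hilbert–Schmidt operator $Z$ does not change $q_2$, since $|P^\perp ZP|_2\le|P^\perp Z|_2\to0$. So $q_2(S\oplus S^*)=q_2(U)$.

The obvious window $\mathrm{span}\{e_{-n},\dots,e_n\}$ gives error $1$. The remedy is to bend the window into a closed loop. For $n,N\ge1$ and $\theta_k=\frac{\pi k}{2N}$ put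
$$w_k=\cos\theta_k\,e_{n+k}+\sin\theta_k\,e_{-n-N+k},\qquad 0\le k\le N,$$
so $w_0=e_n$ and $w_N=e_{-n}$. The vectors $w_0,\dots,w_N,e_{-n+1},\dots,e_{n-1}$ are orthonormal. Let $P$ project onto their span. Then $Ue_{n-1}=w_0$, $Uw_N=e_{-n+1}$, and the other $e_j$ map to each other. For $k<N$,
$$\|Uw_k-w_{k+1}\|=2\sin\tfrac{\pi}{4N}\le\tfrac{\pi}{2N}.$$
Hence $|P^\perp UP|_2^2\le N\cdot\frac{\pi^2}{4N^2}\to0$ as $N\to\infty$. With $N=n$ these projections tend strongly to $I$, because their ranges contain $e_{-n},\dots,e_n$. So Lemma 1.1 gives $q_2(U)=0=q_2(S\oplus S^*)$. Positive and negative parts of $g$ have cancelled, as they should if $q_2$ depends on $g$ alone.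

**The conjecture.** For $T\in\mathrm{AN}(H)$,
$$q_2(T)^2=2\iint_{\mathbb R^2}dP_T^+ . \tag{2.1}$$

It is known that $q_2(T)=0$ implies $P_T\le0$. By (1.4) and (1.6), when $g_T=0$ the conjecture says exactly that $\liminf_P|[P,T]|_2=0$. The question is to prove or disprove (2.1). **The conjecture is false**: the inequality "$\ge$" always holds, and "$\le$" fails already with $P_T=0$.

**The operator.** On $\ell^2(\mathbb Z)$, with index $j$, let $Q_-=2+\frac12(U+U^*)$. Let $u$ be diagonal with $u_j=1$ for $j\ge0$ and $u_j=-1$ for $j<0$, and let $Q_+=uQ_-u$. In the Fourier picture $Q_-$ is multiplication by $2+\cos\theta$, so $1\le Q_\pm\le3$. The matrix entries $\frac12$ of $Q_-$ at $(j,j+1)$ and $(j+1,j)$ are multiplied by $u_ju_{j+1}$, which is $-1$ only for $j=-1$. So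
$$Q_+-Q_-=-(e_{-1}\otimes e_0+e_0\otimes e_{-1}). \tag{2.2}$$
On $\ell^2(\mathbb Z;\ell^2(\mathbb Z))$ put $Q_n=Q_-$ for $n<0$, $Q_n=Q_+$ for $n\ge0$, and
$$(Tf)_n=Q_{n-1}^{1/2}f_{n-1},\qquad\text{i.e. } T=VQ^{1/2},\quad(Vf)_n=f_{n-1},\quad Q=\oplus_nQ_n=T^*T. \tag{2.3}$$

**Theorem 2.1 (disproof).** The operator $T$ of (2.3) is in $\mathrm{AN}$ (its self-commutator has rank $2$), and $g_T=0$ a.e., so $P_T=P_T^+=0$; but $q_2(T)^2>10^{-3}$.

**Theorem 2.2 (no bound in terms of $g$).** For every $G\in\mathrm{AN}(H)$ and $M>0$ there is $R\in\mathrm{AN}$ with $g_R=g_G$ a.e., $\|R\|\le\max(\|G\|,\sqrt3)$ and $q_2(R)^2\ge M$. One may take $R=G\oplus T^{(m)}$ ($m$ copies of $T$), $m$ large.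

**Theorem 2.3 (the true half).** For every $T\in\mathrm{AN}(H)$, $q_2(T)^2\ge2\iint dP_T^+$. The constant is sharp: equality holds for the unilateral shift.

**Corollary 2.4.** $P_T=0$ does not imply that $T$ is normal plus Hilbert–Schmidt, and the implication $q_2=0\Rightarrow P_T\le0$ has no converse.

Sections 3–6 treat the negative results, Section 7 proves Theorem 2.3.

## 3. Why traces and fixed commutators give no obstruction when $g_T=0$

To disprove (2.1) we need $T$ with $g_T=0$ and a lower bound on $\zeta_P(T)=|[P,T]|_2$ for all large $P$. Cutting $T$ along $P$ shows what such a bound must exclude.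

**Lemma 3.1.** Let $T\in\mathrm{AN}(H)$, $P\in\mathcal P$, $X=P^\perp TP$, $Y=P^\perp T^*P$ and $K_P=P^\perp TP^\perp|_{P^\perp H}$. Then $K_P\in\mathrm{AN}(P^\perp H)$, $g_{K_P}=g_T$ a.e., and
$$[K_P^*,K_P]=P^\perp D_TP^\perp+XX^*-YY^* . \tag{3.1}$$

*Proof.* Inserting $P^\perp=I-P$ in the middle,
$$K_P^*K_P=P^\perp T^*TP^\perp-P^\perp T^*P\,PTP^\perp=P^\perp T^*TP^\perp-YY^*,$$
$$K_PK_P^*=P^\perp TT^*P^\perp-P^\perp TP\,PT^*P^\perp=P^\perp TT^*P^\perp-XX^* .$$
Subtract to get (3.1); the right side is trace class. With $F_P=PTP|_{PH}$, the operator $T-(F_P\oplus K_P)$ has finite rank. A finite-rank perturbation changes $p(T,T^*)$ and $q(T,T^*)$ by finite-rank operators, so it does not change $\mathrm{Tr}[p,q]$. The summand $F_P$ contributes the trace of a commutator of matrices, which is $0$. So $\mathrm{Tr}[p(K_P,K_P^*),q(K_P,K_P^*)]=\mathrm{Tr}[p(T,T^*),q(T,T^*)]$ for all $p,q$, and (1.5) determines the principal function. $\square$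

Since $|XX^*|_1=|X|_2^2$ and $|YY^*|_1=|Y|_2^2$, (3.1) gives $|[K_P^*,K_P]|_1\le|P^\perp D_TP^\perp|_1+\zeta_P(T)^2$. So if $\liminf_P\zeta_P(T)=0$, then up to finite rank $T$ splits as a finite block plus an operator $K_P$ whose self-commutator is as small as we like in trace norm. We look for a quantity that forbids this.

The first thing to try is a trace $\mathrm{Tr}[p(T,T^*),q(T,T^*)]$. It is stable under finite-rank changes, ignores the finite block, and is controlled by $|[K_P^*,K_P]|_1$. But by (1.5) it is a functional of $g_T$, so it is $0$ for every $p,q$ exactly in the case of interest.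

The second thing to try is the norm of a commutator instead of its trace, say $|D_T|_2$. This is not zero, but the finite block can absorb it. For $T=S\oplus S^*$ we have $D_T=e_0\otimes e_0-f_0\otimes f_0$, so $|D_T|_2^2=2$. Yet Section 2 and (1.4) give $\liminf_P\zeta_P(T)^2=2q_2(T)^2-\mathrm{Tr}\,D_T=0$.

So traces see only $g$, and the norm of one fixed commutator can hide in the finite block. The way past both is to use a family of commutators, indexed by $N$, whose Hilbert–Schmidt norms grow with $N$. For fixed $P$ the finite block contributes a bounded amount, and it disappears after division by $N$. The point is to arrange that the other contributions are of order at most $N$ times a quantity which is small when $\zeta_P$ is small.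

## 4. Commutators at scale $N$

Let $k(\lambda)=1$ for $0\le\lambda\le1$ and $k(\lambda)=\lambda^{-1/2}$ for $\lambda\ge1$. Then $0\le k\le1$, $k$ has Lipschitz constant $\frac12$, and $\sqrt\lambda\,k(\lambda)\le1$.

**Definition.** For $R\in\mathrm{AN}$ put
$$Q_R=R^*R,\quad V_R=R\,k(R^*R),\quad\Gamma_N(R)=[V_R^N,e^{iNQ_R}],\quad h(R)=\limsup_{N\to\infty}\tfrac1N|\Gamma_N(R)|_2 .$$

Here $\|V_R\|^2=\|k(Q_R)Q_Rk(Q_R)\|\le1$. When $R^*R\ge1$, $V_R$ is the isometry of the polar decomposition of $R$; the cutoff $k$ makes $V_R$ a Lipschitz function of $R$ also near the kernel. Moreover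
$$[V_R,Q_R]=(RR^*R-R^*RR)\,k(Q_R)=[R,R^*]\,R\,k(Q_R)=-D_RV_R \tag{4.1}$$
is trace class.

**Example (a scalar jump).** On $\ell^2(\mathbb Z)$ let $Re_n=\sqrt{a_n}\,e_{n+1}$ with $a_n=a$ for $n<0$, $a_n=b$ for $n\ge0$, and $a,b\ge1$. Then $V_R$ is the bilateral shift, $Q_Re_n=a_ne_n$, and $\Gamma_N(R)e_n=(e^{iNa_n}-e^{iNa_{n+N}})e_{n+N}$. This is nonzero only for $-N\le n<0$. So $|\Gamma_N(R)|_2^2=N|e^{iNa}-e^{iNb}|^2\le4N$ and $h(R)=0$. With matrices $a_n\ge1$ of size $d$ in place of the two numbers, the same computation gives at most $4dN$, so again $h(R)=0$. To have $h>0$, the jump must involve about $N$ dimensions of the fiber at time $N$.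

**Proposition 4.1.** If $R\in\mathrm{AN}$ and $r=\|R\|$, then $\displaystyle\liminf_P|[P,R]|_2\ge\frac{h(R)}{4(1+r)^2}$ and
$$q_2(R)^2\ge\tfrac12\mathrm{Tr}\,D_R+\frac{h(R)^2}{32(1+r)^4}.$$

*Proof.* Fix $P\in\mathcal P$ and write $V=V_R$, $Q=Q_R$, $\zeta=|[P,R]|_2=|[P,R^*]|_2$, $\alpha=|[P,V]|_2$, $\beta=|[P,Q]|_2$.

**Step 1: $\alpha$ and $\beta$ are controlled by $\zeta$.** From $[P,R^*R]=[P,R^*]R+R^*[P,R]$ we get $\beta\le2r\zeta$. For $\alpha$ we need a fact: if $M=M^*$ and $f$ is Lipschitz on an interval containing the spectrum of $M$, then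
$$|[P,f(M)]|_2\le\mathrm{Lip}(f)\,|[P,M]|_2 .$$
If $M=\sum_i\lambda_iE_i$ is a finite sum over its spectral projections, then $E_i[P,f(M)]E_j=(f(\lambda_j)-f(\lambda_i))E_iPE_j$, and the square of the Hilbert–Schmidt norm is the sum over the blocks; compare with $f(\lambda)=\lambda$. In general choose step functions $\phi_n$ with values in that interval and $\phi_n(\lambda)\to\lambda$ uniformly on the spectrum. Then $\phi_n(M)\to M$ and $f(\phi_n(M))\to f(M)$ in norm, and $|[P,M']|_2\le2|P|_2\|M'\|$ with $|P|_2<\infty$ lets us pass to the limit. Hence, with $\|k(Q)\|\le1$,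
$$\alpha\le|[P,R]|_2\|k(Q)\|+r\,|[P,k(Q)]|_2\le\zeta+\tfrac r2\beta\le(1+r^2)\zeta .$$

**Step 2: replace $V$ and $Q$ by block diagonal operators, at cost $2N(\alpha+\beta)$.** Let
$$V^\#=PVP+P^\perp VP^\perp=b\oplus v,\qquad Q^\#=PQP+P^\perp QP^\perp=q_0\oplus q .$$
Then $V-V^\#=PVP^\perp+P^\perp VP$ differs from $[P,V]$ only by the sign of one corner, so $|V-V^\#|_2=\alpha$; likewise $|Q-Q^\#|_2=\beta$. Since $V$ and $V^\#$ are contractions, $V^N-V^{\#N}=\sum_{j=0}^{N-1}V^j(V-V^\#)V^{\#(N-1-j)}$ gives $|V^N-V^{\#N}|_2\le N\alpha$. Duhamel's formula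
$$e^{iNQ}-e^{iNQ^\#}=i\int_0^Ne^{isQ}(Q-Q^\#)e^{i(N-s)Q^\#}\,ds$$
gives $|e^{iNQ}-e^{iNQ^\#}|_2\le N\beta$. With $\Gamma^\#=[V^{\#N},e^{iNQ^\#}]$,
$$\Gamma_N(R)-\Gamma^\#=[V^N-V^{\#N},e^{iNQ}]+[V^{\#N},e^{iNQ}-e^{iNQ^\#}],\qquad|\Gamma_N(R)-\Gamma^\#|_2\le2N(\alpha+\beta).$$

**Step 3: bound the two blocks of $\Gamma^\#$.** We have $\Gamma^\#=\Gamma_{\rm in}\oplus\Gamma_{\rm out}$ with $\Gamma_{\rm in}=[b^N,e^{iNq_0}]$ on $PH$ and $\Gamma_{\rm out}=[v^N,e^{iNq}]$ on $P^\perp H$. Since $\|\Gamma_{\rm in}\|\le2$, we have $|\Gamma_{\rm in}|_2^2\le4\,\mathrm{rank}\,P$, independent of $N$. For the infinite block, expand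
$$[v^N,e^{iNq}]=\sum_{j=0}^{N-1}v^j[v,e^{iNq}]v^{N-1-j},\qquad[v,e^{iNq}]=i\int_0^Ne^{isq}[v,q]e^{i(N-s)q}\,ds ;$$
the second formula comes from integrating $\frac{d}{ds}\big(e^{isq}ve^{i(N-s)q}\big)=-ie^{isq}[v,q]e^{i(N-s)q}$. Hence $|\Gamma_{\rm out}|_1\le N^2|[v,q]|_1$, where Step 4 shows that $[v,q]$ is trace class. As $\|\Gamma_{\rm out}\|\le2$,
$$|\Gamma_{\rm out}|_2^2\le\|\Gamma_{\rm out}\|\,|\Gamma_{\rm out}|_1\le2N^2|[v,q]|_1 .$$

**Step 4: $[v,q]$ is small in trace norm.** Inserting $P^\perp=I-P$,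
$$[v,q]=P^\perp[V,Q]P^\perp-P^\perp VP\,QP^\perp+P^\perp QP\,VP^\perp .$$
Put $\varepsilon_P=|P^\perp[V,Q]P^\perp|_1$; by (4.1) and (1.1), $\varepsilon_P\to0$ along $\mathcal P$. Since $Q=Q^*$, $|PQP^\perp|_2=|P^\perp QP|_2=\beta/\sqrt2$. Also $|P^\perp VP|_2^2+|PVP^\perp|_2^2=\alpha^2$, so $|P^\perp VP|_2+|PVP^\perp|_2\le\sqrt2\,\alpha$. The last two terms therefore have total trace norm at most $\frac\beta{\sqrt2}\sqrt2\,\alpha=\alpha\beta$, and $|[v,q]|_1\le\varepsilon_P+\alpha\beta$.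

**Step 5: let $N\to\infty$, and only then enlarge $P$.** Steps 2–4 give
$$\tfrac1N|\Gamma_N(R)|_2\le2(\alpha+\beta)+\tfrac1N(4\,\mathrm{rank}\,P)^{1/2}+\sqrt{2(\varepsilon_P+\alpha\beta)} .$$
With $P$ fixed and $N\to\infty$ the block $\Gamma_{\rm in}$ disappears. By Step 1, $2(\alpha+\beta)\le2(1+r^2+2r)\zeta=2(1+r)^2\zeta$ and $2\alpha\beta\le4r(1+r^2)\zeta^2\le2(1+r^2)^2\zeta^2$, because $2r\le1+r^2$. So
$$h(R)\le2(1+r)^2\zeta+\sqrt2(1+r^2)\zeta+\sqrt{2\varepsilon_P}\le(2+\sqrt2)(1+r)^2\,\zeta_P(R)+\sqrt{2\varepsilon_P} .$$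
In particular $h(R)<\infty$. Now take $\liminf_P$: since $\varepsilon_P\to0$ and $2+\sqrt2<4$, the first claim follows. The second is the first inserted in (1.4):
$$q_2(R)^2\ge\tfrac12\mathrm{Tr}\,D_R+\tfrac12\cdot\frac{h(R)^2}{16(1+r)^4}.\qquad\square$$

## 5. A jump of rank two that spreads over $N$ dimensions: proof of Theorem 2.1

We need $g_T=0$ and $h(T)>0$ together. The vanishing of $g_T$ comes from a symmetry.

**Lemma 5.1.** Let $R\in\mathrm{AN}(H)$ and let $C$ be an antiunitary operator (a conjugate-linear bijection with $\langle Cx,Cy\rangle=\langle y,x\rangle$) with $C^2=I$ and $CRC=R^*$. Then $g_R=0$ a.e.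

*Proof.* Let $\theta(X)=CX^*C$. This is linear, since two conjugate-linear operations are composed, and $\theta(XY)=CY^*C\,CX^*C=\theta(Y)\theta(X)$. It maps trace class operators to trace class operators and preserves the trace: for an orthonormal basis $(e_i)$,
$$\langle CX^*Ce_i,e_i\rangle=\langle CX^*Ce_i,C\,Ce_i\rangle=\langle Ce_i,X^*Ce_i\rangle=\langle XCe_i,Ce_i\rangle,$$
and $(Ce_i)$ is again an orthonormal basis. From $CRC=R^*$ and $C^2=I$ we get $\theta(R^*)=CRC=R^*$ and $\theta(R)=CR^*C=R$. So for a polynomial $p$, $\theta(p(R,R^*))$ is $p(R,R^*)$ with the factors in reverse order, that is, $p(R,R^*)$ plus a trace class operator. Writing $p,q$ for $p(R,R^*),q(R,R^*)$,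
$$\mathrm{Tr}[p,q]=\mathrm{Tr}\,\theta([p,q])=\mathrm{Tr}[\theta(q),\theta(p)]=\mathrm{Tr}[q,p]=-\mathrm{Tr}[p,q].$$
So $\iint J(p,q)g_R\,dx\,dy=0$ for all $p,q$. With $q=y$ and $p_x=\rho$ we get $\iint\rho\,g_R=0$ for every polynomial $\rho$. Since $g_R$ is integrable with compact support, $g_R=0$ a.e. $\square$

For example, $C(f,h)=(\bar h,\bar f)$ satisfies $C(S\oplus S^*)C=S^*\oplus S=(S\oplus S^*)^*$, so $g_{S\oplus S^*}=0$, as found before.

*Proof of Theorem 2.1.*

**Step 1: $T\in\mathrm{AN}$.** We have $(VQV^*f)_n=Q_{n-1}f_n$, so $D_T=Q-VQV^*$ acts at site $n$ as $Q_n-Q_{n-1}$. This is $0$ for $n\ne0$, and at $n=0$ it is $Q_+-Q_-$, which by (2.2) has rank $2$ and trace $0$. So $\mathrm{Tr}\,D_T=0$. Also $\|T\|=\|Q\|^{1/2}=\sqrt3$.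

**Step 2: $g_T=0$.** Define $(Cf)_n=u\,\overline{f_{-n}}$, which is antiunitary. Since $u$ is real and $u^2=1$, $C^2=I$. The operators $Q_\pm^{1/2}$ have real matrices, so
$$(CTCf)_n=u\,\overline{(TCf)_{-n}}=u\,\overline{Q_{-n-1}^{1/2}\,u\,\overline{f_{n+1}}}=u\,Q_{-n-1}^{1/2}\,u\,f_{n+1} .$$
If $n\ge0$ then $-n-1<0$ and $uQ_{-n-1}^{1/2}u=uQ_-^{1/2}u=Q_+^{1/2}=Q_n^{1/2}$. If $n<0$ then $-n-1\ge0$ and $uQ_+^{1/2}u=Q_-^{1/2}=Q_n^{1/2}$. So $(CTCf)_n=Q_n^{1/2}f_{n+1}=(Q^{1/2}V^*f)_n=(T^*f)_n$. Lemma 5.1 gives $g_T=0$ a.e., hence $P_T=P_T^+=0$.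

**Step 3: reduce $h(T)$ to a fiber computation.** Since $Q\ge1$, $k(Q)=Q^{-1/2}$, so $V_T=V$ and $Q_T=Q$. The operator $\Gamma_N(T)=V^Ne^{iNQ}-e^{iNQ}V^N$ maps site $n$ to site $n+N$ by $e^{iNQ_n}-e^{iNQ_{n+N}}$. This is nonzero only if $n<0\le n+N$, i.e. for the $N$ values $-N\le n<0$, and there it equals $e^{iNQ_-}-e^{iNQ_+}$. Therefore
$$|\Gamma_N(T)|_2^2=N\,\big|e^{iNQ_+}-e^{iNQ_-}\big|_2^2 . \tag{5.1}$$
We want the last factor to be at least of order $N$. It cannot be larger: $\|e^{itQ_+}-e^{itQ_-}\|\le2$, and by Duhamel's formula its trace norm is at most $t\,|Q_+-Q_-|_1=2t$, so $|e^{itQ_+}-e^{itQ_-}|_2^2\le4t$.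

**Step 4: an exact formula.** Let $t>0$ and $E=e^{itQ_-}$. In Fourier variables $E$ is multiplication by $b(\theta)=e^{it(2+\cos\theta)}$, so $E_{ij}=c_{i-j}$ with $c_m=\hat b(m)$. Since $e^{itQ_+}=uEu$ has entries $u_iu_jc_{i-j}$,
$$\big|e^{itQ_+}-e^{itQ_-}\big|_2^2=\sum_{i,j}|u_iu_j-1|^2|c_{i-j}|^2=4\sum_{m\in\mathbb Z}|m|\,|c_m|^2=:4\mu(t). \tag{5.2}$$
Indeed $|u_iu_j-1|^2$ is $4$ if $u_i,u_j$ have opposite signs and $0$ otherwise. For $m>0$ the pairs with $i-j=m$ and opposite signs are those with $0\le i\le m-1$, which is $m$ pairs; the case $m<0$ is symmetric.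

**Step 5: $\mu(t)$ grows linearly.** With respect to normalized measure $\frac{d\theta}{2\pi}$, Parseval and $b'=-it\sin\theta\,b$, $b''=(-it\cos\theta-t^2\sin^2\theta)\,b$ give
$$\sum m^2|c_m|^2=\|b'\|^2=\tfrac{t^2}2,\qquad\sum m^4|c_m|^2=\|b''\|^2=\tfrac38t^4+\tfrac12t^2 .$$
Write $m^2=|m|^{2/3}(m^4)^{1/3}$ and use Hölder with exponents $\frac32$ and $3$:
$$\sum m^2|c_m|^2\le\Big(\sum|m||c_m|^2\Big)^{2/3}\Big(\sum m^4|c_m|^2\Big)^{1/3}.$$
Hence
$$\mu(t)\ge\frac{(t^2/2)^{3/2}}{(\frac38t^4+\frac12t^2)^{1/2}},\qquad\liminf_{t\to\infty}\frac{\mu(t)}t\ge\frac{1/(2\sqrt2)}{\sqrt3/(2\sqrt2)}=\frac1{\sqrt3}.$$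
By (5.1) and (5.2) with $t=N$, $N^{-2}|\Gamma_N(T)|_2^2=4\mu(N)/N$, so
$$h(T)^2\ge\frac4{\sqrt3}. \tag{5.3}$$

**Step 6: insert in Proposition 4.1.** Here $\mathrm{Tr}\,D_T=0$ and $r=\sqrt3$. Since $(1+\sqrt3)^4=28+16\sqrt3<56$ and $4/\sqrt3>2.3$,
$$q_2(T)^2\ge\frac{4/\sqrt3}{32(1+\sqrt3)^4}>\frac{2.3}{32\cdot56}>10^{-3}>0=2\iint dP_T^+ .$$
So (2.1) fails for $T$. $\blacksquare$

## 6. Direct sums with copies of $T$, and normal plus Hilbert–Schmidt operators

*Proof of Theorem 2.2.* Let $R=G\oplus T^{(m)}$, acting on a space that we identify with $H$ by a unitary. Traces of commutators add over the summands, so $R\in\mathrm{AN}$, $g_R=g_G+m\,g_T=g_G$ a.e., and $\mathrm{Tr}\,D_R=\mathrm{Tr}\,D_G$. Also $\|R\|=\rho:=\max(\|G\|,\sqrt3)$. Functional calculus respects direct sums, so $\Gamma_N(R)=\Gamma_N(G)\oplus\Gamma_N(T)^{(m)}$ and $|\Gamma_N(R)|_2^2\ge m|\Gamma_N(T)|_2^2$. By (5.3), $h(R)^2\ge4m/\sqrt3$, and Proposition 4.1 gives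
$$q_2(R)^2\ge\tfrac12\mathrm{Tr}\,D_G+\frac{4m/\sqrt3}{32(1+\rho)^4}.$$
The right side tends to $\infty$ with $m$, while $g_R$ and the bound $\rho$ on the norm stay fixed. $\blacksquare$

*Proof of Corollary 2.4.* The operator $T$ of Theorem 2.1 has $P_T=0\le0$ and $q_2(T)>0$, so the implication $q_2=0\Rightarrow P_T\le0$ has no converse.

For the other claim we show that every operator of the form normal plus Hilbert–Schmidt has $q_2=0$. By Voiculescu (*J. Operator Theory* 2 (1979), 3–37), every normal operator is $\Delta+Z$ with $\Delta$ diagonal in some orthonormal basis and $Z$ Hilbert–Schmidt. So a normal plus Hilbert–Schmidt operator is again diagonal plus Hilbert–Schmidt. As in Section 2, Hilbert–Schmidt summands do not affect $q_2$, and $q_2(\Delta)=0$ by Lemma 1.1. Since $q_2(T)>0$, $T$ is not normal plus Hilbert–Schmidt, although $P_T=0$. $\blacksquare$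

## 7. The positive part of $g_T$ and the positive part of $D_T$: proof of Theorem 2.3

The argument of Proposition 1.2 stops at $\iint g_T$: the trace of $PD_T$ adds the positive and negative parts of $g_T$ before we can separate them. Formula (3.1) suggests taking a positive part first. The term $-YY^*$ can only decrease the positive part, so the positive part of $[K_P^*,K_P]$ is controlled by $|X|_2^2=|P^\perp TP|_2^2$ alone, up to an error that vanishes in the limit. What is missing is a link from the positive part of a self-commutator to $g^+$.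

**Lemma 7.1.** For $T\in\mathrm{AN}$, $\displaystyle\frac1\pi\iint g_T^+\,dx\,dy\le\mathrm{Tr}\,(D_T)_+$.

**What the proof uses.** Write $T=A+iB$ with $A,B$ self-adjoint. Then $D_T=2i[A,B]$. The idea is to diagonalize $A$, so that $g_T(x,\cdot)$ appears, for almost every $x$, as the spectral shift function of a pair of operators in the fiber over $x$. Three textbook tools enter.

*Direct integral.* Let $P_{ac},P_s$ be the projections onto the absolutely continuous and singular subspaces of $A$. Then $P_{ac}H=\int^\oplus\mathfrak K_x\,dx$ over $[-\|A\|,\|A\|]$, with $(Af)(x)=xf(x)$ and $\|f\|^2=\int\|f(x)\|^2dx$; some fibers may be $\{0\}$. There are measurable fields $e_1(x),e_2(x),\dots$ whose nonzero members form an orthonormal basis of $\mathfrak K_x$. A bounded operator on $P_{ac}H$ commuting with $A$ is decomposable, $(Wf)(x)=W(x)f(x)$, and algebraic operations are done fiberwise almost everywhere.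

*Pearson's theorem* (Reed–Simon, *Methods of Modern Mathematical Physics* III, Thm. XI.7), in the case we need: if $F$ is bounded and $[A,F]\in\mathfrak S_1$, then the limits
$$W_\pm(F)=\text{s-}\lim_{s\to\pm\infty}e^{isA}Fe^{-isA}P_{ac}$$
exist.

*Krein's spectral shift function.* If $M_1,M_0$ are bounded self-adjoint operators with $M_1-M_0\in\mathfrak S_1$, there is a unique real integrable function $\xi=\xi(\cdot\,;M_1,M_0)$, vanishing outside the smallest interval that contains both spectra, with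
$$\mathrm{Tr}(M_1^k-M_0^k)=\int ky^{k-1}\xi(y)\,dy\qquad(k\ge1). \tag{7.1}$$
If $M_1\ge M_0$, then $\xi\ge0$. For $k=1$, $\int\xi=\mathrm{Tr}(M_1-M_0)$. Since a compactly supported integrable function is determined by its moments, (7.1) gives $\xi(M_2,M_0)=\xi(M_2,M_1)+\xi(M_1,M_0)$. For scalars $M_0=a<M_1=b$, $\xi$ is the indicator function of $(a,b)$, because $b^k-a^k=\int_a^bky^{k-1}dy$.

*Proof of Lemma 7.1.* Put $L_k=i[A,B^k]$, which is self-adjoint and trace class; $L_1=\frac12D_T$.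

**Step 1: the limits $B_\pm$ and their fibers.** This step attaches to almost every $x$ a pair of self-adjoint operators whose powers differ by a fiber of $L_k$. The bounded $F$ with $[A,F]\in\mathfrak S_1$ form a $*$-algebra. Since $e^{irA}W_\pm(F)e^{-irA}=W_\pm(F)$ for all $r$, the operator $W_\pm(F)$ commutes with $A$ and its spectral measure $E$. For $f\in P_{ac}H$ and a Lebesgue-null set $\sigma$, $E(\sigma)W_\pm(F)f=W_\pm(F)E(\sigma)f=0$, so $W_\pm(F)$ maps $P_{ac}H$ into itself and is decomposable there. It is multiplicative in $F$: in $e^{isA}FGe^{-isA}f=(e^{isA}Fe^{-isA})(e^{isA}Ge^{-isA}f)$ the second factor converges to $W_\pm(G)f\in P_{ac}H$, the first converges strongly on $P_{ac}H$, and norms are bounded. It is also $*$-preserving on $P_{ac}H$, since $\langle e^{isA}F^*e^{-isA}f,h\rangle=\langle f,e^{isA}Fe^{-isA}h\rangle$.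

So $B_\pm=W_\pm(B)$ are self-adjoint on $P_{ac}H$ with $\|B_\pm\|\le\|B\|$, and $W_\pm(B^k)=B_\pm^k$.

Write $L_k=\sum_j\mu_j\,u_j\otimes u_j$ with orthonormal $u_j$ and $\sum|\mu_j|<\infty$ (these depend on $k$). Let $u_j(x)$ be the components of $P_{ac}u_j$, and put $L_k(x)=\sum_j\mu_j\,u_j(x)\otimes u_j(x)$. Because $\int\sum_j|\mu_j|\|u_j(x)\|^2dx\le\sum_j|\mu_j|<\infty$, $L_k(x)$ is trace class for a.e. $x$, and $\mathrm{Tr}\,L_k(x)=\sum_j\mu_j\|u_j(x)\|^2$ is integrable in $x$. We claim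
$$B_+(x)^k-B_-(x)^k=2\pi L_k(x)\qquad\text{for a.e. }x. \tag{7.2}$$

Let $f,h\in P_{ac}H$ with $\|f(x)\|$ and $\|h(x)\|$ essentially bounded. We integrate $\frac{d}{ds}e^{isA}B^ke^{-isA}=e^{isA}L_ke^{-isA}$ over $\mathbb R$. Here $\langle e^{-isA}f,u_j\rangle=\int e^{-isx}\phi_j(x)\,dx$ with $\phi_j(x)=\langle f(x),u_j(x)\rangle\in L^2$, and similarly for $h$ with $\psi_j(x)=\langle h(x),u_j(x)\rangle$. Plancherel gives
$$\langle(B_+^k-B_-^k)f,h\rangle=\sum_j\mu_j\int\langle e^{-isA}f,u_j\rangle\overline{\langle e^{-isA}h,u_j\rangle}\,ds=2\pi\sum_j\mu_j\int\phi_j\overline{\psi_j}\,dx=2\pi\int\langle L_k(x)f(x),h(x)\rangle\,dx .$$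
All sums converge absolutely: by Cauchy–Schwarz and Plancherel, $\int|\langle e^{-isA}f,u_j\rangle\langle e^{-isA}h,u_j\rangle|\,ds\le2\pi\|\phi_j\|\|\psi_j\|\le2\pi\,\mathrm{ess\,sup}\|f(x)\|\cdot\mathrm{ess\,sup}\|h(x)\|$, and $\sum_j|\mu_j|<\infty$. Now take $f=1_\sigma e_i$ with $\sigma\subseteq[-\|A\|,\|A\|]$ Borel, and $h=1_{[-\|A\|,\|A\|]}e_l$. Since $\sigma$ is arbitrary, the $(i,l)$ matrix entries of the two sides of (7.2) agree for a.e. $x$; there are countably many pairs $(i,l)$, so (7.2) holds. In particular $\Delta(x):=B_+(x)-B_-(x)=2\pi L_1(x)$ is trace class.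

**Step 2: the singular part contributes nothing to traces.** We show that $[A,F]\in\mathfrak S_1$ implies $\mathrm{Tr}(P_s[A,F])=0$. If $P_s=0$ there is nothing to show. Let $e_1,\dots,e_M$ be the first $M$ vectors of an orthonormal basis of $P_sH$ and $\delta>0$. The measures $\langle E(\cdot)e_j,e_j\rangle$, $j\le M$, are carried by a common Lebesgue-null set. By inner regularity there is a compact null set $K$ with $\langle E(K^c)e_j,e_j\rangle<\delta$ for $j\le M$. Cover $K$ by open intervals of total length less than $\delta$, pass to a finite subcover, and merge overlapping intervals. This gives finitely many disjoint intervals $I_l$ covering $K$ with total length less than $\delta$.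

Let $\mathcal R$ be the projection onto $\mathrm{span}\{E(I_l)e_j:l,\ j\le M\}$. As the $I_l$ are disjoint, $\mathcal R$ is the orthogonal sum of projections $\mathcal R_l\le E(I_l)P_s$ of rank at most $M$. With $c_l\in I_l$ we have $[A,\mathcal R_l]=[(A-c_l)E(I_l),\mathcal R_l]$, since $E(I_l)\mathcal R_l=\mathcal R_lE(I_l)=\mathcal R_l$. Since $\|(A-c_l)E(I_l)\|\le|I_l|$, summing over $l$ gives $|[A,\mathcal R]|_1\le2M\delta$. Also $\sum_lE(I_l)e_j$ lies in the range of $\mathcal R$, so $\|(I-\mathcal R)e_j\|^2\le\langle E(K^c)e_j,e_j\rangle<\delta$.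

If $\dim P_sH=\infty$, take $\delta=M^{-2}$ and $M\to\infty$; if $\dim P_sH<\infty$, fix $M=\dim P_sH$ and let $\delta\to0$. In both cases $|[A,\mathcal R]|_1\to0$ and $\mathcal R\to P_s$ strongly, since $\mathcal R\le P_s$ and $(I-\mathcal R)e_j\to0$ for each $j$. As $\mathcal R$ has finite rank, $\mathrm{Tr}(\mathcal R[A,F])=\mathrm{Tr}(\mathcal RAF)-\mathrm{Tr}(A\mathcal RF)=\mathrm{Tr}([\mathcal R,A]F)$, and this is at most $\|F\|\,|[A,\mathcal R]|_1\to0$ in absolute value. Since $[A,F]$ is trace class and $\mathcal R\to P_s$ strongly, the left side tends to $\mathrm{Tr}(P_s[A,F])$, which is therefore $0$.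

**Step 3: $g_T(x,\cdot)$ is a spectral shift function.** For a.e. $x$ let $\xi_x=\xi(\cdot\,;B_+(x),B_-(x))$, with $\xi_x=0$ when $\mathfrak K_x=\{0\}$ and when $x\notin[-\|A\|,\|A\|]$. We compute $\mathrm{Tr}(A^mL_k)$, for $m\ge0$ and $k\ge1$, in two ways.

First, $[A^{m+1},B^k]=\sum_jA^j[A,B^k]A^{m-j}$ gives $\mathrm{Tr}[A^{m+1},B^k]=(m+1)\mathrm{Tr}(A^m[A,B^k])$. The trace formula (1.5) with $p=x^{m+1}$, $q=y^k$, $J(p,q)=(m+1)x^m\,ky^{k-1}$ yields
$$\mathrm{Tr}(A^mL_k)=\frac1{2\pi}\iint x^m\,ky^{k-1}g_T(x,y)\,dx\,dy .$$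

Second, $A^mL_k=i[A,A^mB^k]$, so Step 2 with $F=A^mB^k$ gives $\mathrm{Tr}(P_sA^mL_k)=0$. Hence
$$\mathrm{Tr}(A^mL_k)=\mathrm{Tr}(P_{ac}A^mL_k)=\sum_j\mu_j\langle A^mP_{ac}u_j,P_{ac}u_j\rangle=\int x^m\,\mathrm{Tr}\,L_k(x)\,dx .$$

So for each $k$ the integrable, compactly supported functions $x\mapsto\int ky^{k-1}g_T(x,y)\,dy$ and $x\mapsto2\pi\,\mathrm{Tr}\,L_k(x)$ have the same moments, hence agree for a.e. $x$. By (7.2) and (7.1), $2\pi\,\mathrm{Tr}\,L_k(x)=\mathrm{Tr}(B_+(x)^k-B_-(x)^k)=\int ky^{k-1}\xi_x(y)\,dy$. Thus for a.e. $x$, and for all $k$ at once, $g_T(x,\cdot)$ and $\xi_x$ are integrable, compactly supported functions of $y$ with the same moments. Therefore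
$$g_T(x,\cdot)=\xi_x\quad\text{a.e. in }y,\qquad\text{for a.e. }x. \tag{7.3}$$

*Check on the shift.* For $T=S$, $A=\frac12(S+S^*)$ has simple absolutely continuous spectrum $[-1,1]$, and the spectral measure of $e_0$ is $\frac2\pi\sqrt{1-x^2}\,dx$. The fibers are one-dimensional and $L_1=\frac12e_0\otimes e_0$, so (7.2) gives $B_+(x)-B_-(x)=2\pi\cdot\frac12\cdot\frac2\pi\sqrt{1-x^2}=2\sqrt{1-x^2}$. By the scalar case, $\xi_x$ is the indicator function of an interval of this length. This agrees with (7.3) for $g_S$, the indicator function of the disc, whose slice at $x$ is $(-\sqrt{1-x^2},\sqrt{1-x^2})$.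

**Step 4: take positive parts in the fibers.** Fix $x$ and put $M_x=B_-(x)+\Delta(x)_+$. Then $M_x\ge B_-(x)$ and $M_x=B_+(x)+\Delta(x)_-\ge B_+(x)$. By additivity
$$\xi_x=\xi(\cdot\,;B_+(x),M_x)+\xi(\cdot\,;M_x,B_-(x)),$$
with the first term $\le0$ and the second $\ge0$. So $\xi_x^+\le\xi(\cdot\,;M_x,B_-(x))$ and
$$\int\xi_x^+\,dy\le\mathrm{Tr}(M_x-B_-(x))=\mathrm{Tr}\,\Delta(x)_+=2\pi\,\mathrm{Tr}\,(L_1(x))_+ .$$

We also use: if $M'$ is self-adjoint and trace class with $M'\le M''$, where $M''\ge0$ is trace class, then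
$$\mathrm{Tr}\,M'_+\le\mathrm{Tr}\,M''. \tag{7.4}$$
Indeed, with $\Pi$ the spectral projection of $M'$ for $(0,\infty)$, $\mathrm{Tr}\,M'_+=\mathrm{Tr}(\Pi M'\Pi)\le\mathrm{Tr}(\Pi M''\Pi)\le\mathrm{Tr}\,M''$.

In the expansion of $L_1$, the terms with $\mu_j>0$ make up $(L_1)_+$, and $L_1(x)\le\sum_{\mu_j>0}\mu_j\,u_j(x)\otimes u_j(x)$. By (7.4), $\mathrm{Tr}(L_1(x))_+\le\sum_{\mu_j>0}\mu_j\|u_j(x)\|^2$. Integrating over $x$ and using (7.3),
$$\frac1\pi\iint g_T^+\,dx\,dy=\frac1\pi\int\Big(\int\xi_x^+\,dy\Big)dx\le2\sum_{\mu_j>0}\mu_j\|P_{ac}u_j\|^2\le2\,\mathrm{Tr}(L_1)_+=\mathrm{Tr}(D_T)_+ .\qquad\square$$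

*Proof of Theorem 2.3.* Let $P\in\mathcal P$, $X=P^\perp TP$, $Y=P^\perp T^*P$, and let $K_P$ be the compression of Lemma 3.1. Write $|L|$ for the absolute value of an operator $L$. By (3.1),
$$[K_P^*,K_P]\le XX^*+\big|P^\perp D_TP^\perp\big|,$$
so (7.4) gives $\mathrm{Tr}\,[K_P^*,K_P]_+\le|X|_2^2+|P^\perp D_TP^\perp|_1$. Lemma 7.1 applied to $K_P$, together with $g_{K_P}=g_T$, yields
$$2\iint dP_T^+=\frac1\pi\iint g_T^+\,dx\,dy\le|P^\perp TP|_2^2+|P^\perp D_TP^\perp|_1 .$$
Take $\liminf_P$; by (1.1) the last term tends to $0$, and $2\iint dP_T^+\le q_2(T)^2$. For the unilateral shift the left side is $\frac1\pi\cdot\pi=1$, and Section 1 gave $q_2(S)=1$, so equality holds there. $\blacksquare$
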